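# Weak mixing of the binomial transformation

## 1. Weak mixing for every coin bias

Let $X=[0,1)$ and write $x=\sum_{m\ge1}x_m2^{-m}$ with digits $x_m\in\{0,1\}$. For $0<\alpha<1$ let $\mu_\alpha$ be the measure on $X$ under which the digits are i.i.d. with $\mu_\alpha(x_m=1)=\alpha$; Lebesgue measure is $\mu_{1/2}$. Put $S_n=S_n(x)=x_1+\dots+x_n$, and for real $y$ let $\|y\|$ be the distance from $y$ to the nearest integer. The binomial transformation $T$ is the map of $X$ defined by cutting and stacking just below.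

**Theorem 1.** The binomial transformation $T$ is weakly mixing with respect to Lebesgue measure. More generally, $T$ is weakly mixing with respect to $\mu_\alpha$ for every $0<\alpha<1$.

It will follow from a statement in which no transformation appears.

**Theorem 2.** Let $\theta\in\mathbb R\setminus\mathbb Z$ and $0<\alpha<1$. Then
$$\sum_{n\ge0}\Big\|\theta\binom{n}{S_n}\Big\|^2=\infty\qquad\mu_\alpha\text{-almost surely.}$$

We now unpack the words.

**Definition (binomial transformation).** For a dyadic interval $I$ let $l(I)$ and $r(I)$ be its left and right halves. At step $0$ there is one stack, consisting of $B^{(0)}_{0,0}=[0,1)$. At step $n$ there are stacks $k=0,\dots,n$; stack $k$ is a list of $\binom nk$ dyadic intervals $B^{(n)}_{k,i}$, $0\le i<\binom nk$, of length $2^{-n}$. Step $n+1$ is built by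
$$B^{(n+1)}_{k,i}=l\big(B^{(n)}_{k,i}\big)\ \Big(0\le i<\tbinom nk\Big),\qquad B^{(n+1)}_{k,i}=r\big(B^{(n)}_{k-1,\,i-\binom nk}\big)\ \Big(\tbinom nk\le i<\tbinom{n+1}k\Big),$$
for $0\le k\le n+1$, with $\binom n{-1}=\binom n{n+1}=0$. The map $T_n$ sends $B^{(n)}_{k,i}$ to $B^{(n)}_{k,i+1}$ linearly and preserving order, and is undefined on the last interval of each stack. $T$ is the almost everywhere defined map that extends all the $T_n$.

In terms of digits: $B^{(n)}_{k,i}$ is a cylinder $[\omega]$, the set of $x$ whose first $n$ digits form the word $\omega$, and $\omega$ has digit sum $k$. Taking the left half appends a $0$, taking the right half appends a $1$. So stack $k$ at step $n$ is an ordering of all words of length $n$ and digit sum $k$. First come the words of stack $k$ at step $n-1$, in order, with $0$ appended; then the words of stack $k-1$ at step $n-1$, in order, with $1$ appended. $T_n$ replaces a prefix by the next one in its stack and keeps the tail. If $\omega'$ follows $\omega$ in its stack, then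 $\omega'0$ follows $\omega0$ and $\omega'1$ follows $\omega1$, so $T_{n+1}$ extends $T_n$.

**Example.** Step 2, stack 1: $10,\,01$. Step 3, stack 1: $100,\,010,\,001$; stack 2: $110,\,101,\,011$. Step 4, stack 2:
$$1100,\ 1010,\ 0110,\ 1001,\ 0101,\ 0011.$$
So $T$ sends $10y$ to $01y$, and $0110y$ to $1001y$.

By induction the first word of stack $k$ at step $n$ is $1^k0^{n-k}$ and the last is $0^{n-k}1^k$. This gives a closed formula. Take $a\ge0$, $b\ge1$. The word $0^a1^b$ is last in its stack, so at the next step $0^a1^b0$ is the last of the words ending in $0$ in stack $b$. The next word is the first word $1^{b-1}0^{a+1}$ of stack $b-1$, with $1$ appended. Hence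
$$T(0^a1^b0\,y)=1^{b-1}0^{a+1}1\,y\qquad(a\ge0,\ b\ge1).\tag{1}$$

Every $x$ whose digits are not eventually constant has exactly one such form $0^a1^b0y$, and also exactly one form $1^{b-1}0^{a+1}1y$. So $T$ is a bijection of the set of such $x$. This set has full $\mu_\alpha$-measure, because its complement is countable and $\mu_\alpha$ has no atoms. The cylinders $[0^a1^b0]$ and $[1^{b-1}0^{a+1}1]$ both have measure $\alpha^b\bar\alpha^{a+1}$, where $\bar\alpha=1-\alpha$, and the tail is kept. So $T$ is an invertible map preserving $\mu_\alpha$.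

**Definition (eigenvalue, weak mixing).** A number $\lambda\in\mathbb C$ is an eigenvalue of $T$ if $f\circ T=\lambda f$ a.e. for some nonzero $f\in L^2(\mu_\alpha)$. Since $f\mapsto f\circ T$ preserves the norm, $|\lambda|=1$, so $\lambda=e^{2\pi i\theta}$. $T$ is weakly mixing if it has no nonconstant eigenfunction in $L^2$.

So Theorem 1 says: if $f\circ T=e^{2\pi i\theta}f$ and $f\ne0$, then $\theta\in\mathbb Z$ and $f$ is constant. It is known that $T$ has no nontrivial eigenvalue with rational $\theta$; the proof below does not use this.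

**Conventions.** $\alpha$ is fixed, and $\mathbf P,\mathbf E$ refer to $\mu_\alpha$. Put $\mathcal F_n=\sigma(x_1,\dots,x_n)$. Constants $c,C,c_1,C_1,\dots>0$ depend only on $\alpha$ and on cutoff functions fixed once and for all; $c,C$ may change from line to line. You may put $\alpha=\frac12$ throughout. We use these textbook facts.

- Hewitt–Savage 0–1 law: a function of i.i.d. digits that is invariant under all finite permutations of the digits is a.s. constant.
- Lévy's theorem: $\mathbf E(f|\mathcal F_n)\to f$ a.s. for integrable $f$ measurable with respect to all digits.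
- Conditional Borel–Cantelli (Lévy): if $E_m\in\mathcal G_{m+1}$ for a filtration $(\mathcal G_m)$, then a.s. infinitely many $E_m$ occur if and only if $\sum_m\mathbf P(E_m|\mathcal G_m)=\infty$.
- Kolmogorov's inequality: a square-integrable martingale with $Y_N=0$ satisfies $\mathbf P(\max_{N\le n\le m}|Y_n|\ge a)\le\mathbf E Y_m^2/a^2$.
- Hoeffding: $\mathbf P(|S_M-\alpha M|>s)\le2e^{-2s^2/M}$.
- The de Moivre–Laplace local limit theorem, recalled in Section 8.
- Lucas: for $p$ prime, $\binom nk\equiv\prod_i\binom{n_i}{k_i}\pmod p$, where $n_i,k_i$ are the base-$p$ digits. So $p\nmid\binom nk$ if $k_i\le n_i$ for all $i$.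

## 2. Ergodicity, and the height gap between $\omega01$ and $\omega10$

**Ergodicity of $\mu_\alpha$.** Let $f\circ T=f$ a.e. A permutation $\pi$ of the first $m$ digits keeps digit sums, so on each cylinder of length $n\ge m$ it acts as a power of $T$ (words in one stack are translated onto each other by powers of $T$). Hence $f\circ\pi=f$ a.e. There are countably many finite permutations, so the set of $x$ with $f(\pi x)=f(\pi'x)$ for all finite $\pi,\pi'$ has full measure, and it is permutation invariant. Put $f=0$ off this set; now $f$ is exactly permutation invariant, hence a.s. constant by Hewitt–Savage.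

**The gap.** If $\omega$ (length $n$, sum $k$) has index $i$ in its stack, then $\omega0$ has index $i$ in stack $k$, and $\omega1$ has index $i+\binom n{k+1}$ in stack $k+1$. Apply this twice: in stack $k+1$ at step $n+2$,
$$\omega10\text{ has index }i+\tbinom n{k+1},\qquad \omega01\text{ has index }i+\tbinom{n+1}{k+1},\qquad\text{difference }\tbinom nk.\tag{2}$$

In the example with $\omega=10$: the word $1010$ has index $1$, $1001$ has index $3$, and $\binom21=2$.

## 3. From an eigenfunction to the random series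

Here we prove that Theorem 2 implies Theorem 1. The mechanism is this: an eigenfunction is nearly constant on most small cylinders, but by (2) its averages over $[\omega01]$ and $[\omega10]$ differ by the factor $\lambda^{\binom nk}$. So $\lambda^{\binom n{S_n}}$ must be close to $1$, in a square-summable way.

Let $f\circ T=\lambda f$, $f\neq0$, $\lambda=e^{2\pi i\theta}$. Since $|f|$ is $T$-invariant, ergodicity lets us normalize $|f|=1$ a.e. If $\lambda=1$, then $f$ is constant. Suppose $\theta\notin\mathbb Z$.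

**Step 1: the averages of $f$.** We compute the martingale $f_n=\mathbf E(f|\mathcal F_n)$. By Lévy's theorem $f_n\to f$, so $|f_n|\to1$ a.s. As $T^i$ carries $B^{(n)}_{k,0}$ to $B^{(n)}_{k,i}$ preserving measure and $f\circ T^i=\lambda^if$, the average of $f$ over $B^{(n)}_{k,i}$ is $\lambda^i$ times its average over $B^{(n)}_{k,0}$. Calling the latter $g(n,k)$, we have $f_n=\lambda^ig(n,k)$ on $B^{(n)}_{k,i}$.

**Step 2: a lower bound for the increments.** We use (2) to force $f$ to oscillate. Let $\omega$ have length $n$ and sum $k$, and let $A,B$ be the values of $f_{n+2}$ on $[\omega01],[\omega10]$. Then $A=\lambda^{\binom nk}B$ and $|A|=|B|=|g(n+2,k+1)|$. Each of these two extensions has conditional probability $\alpha\bar\alpha$, and $|1-e^{2\pi iy}|=2|\sin\pi y|\ge4\|y\|$. So on $[\omega]$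
$$\mathbf E(|f_{n+2}-f_n|^2|\mathcal F_n)\ge\alpha\bar\alpha\big(|A-f_n|^2+|B-f_n|^2\big)\ge\tfrac{\alpha\bar\alpha}2|A-B|^2\ge8\alpha\bar\alpha\,\big\|\theta\tbinom nk\big\|^2|g(n+2,k+1)|^2.$$
By orthogonality of martingale increments $\mathbf E|f_{n+2}-f_n|^2=\mathbf E|f_{n+2}|^2-\mathbf E|f_n|^2$. Summing over even and over odd $n$, $\sum_n\mathbf E|f_{n+2}-f_n|^2\le2$. Hence a.s.
$$\sum_n\big\|\theta\tbinom n{S_n}\big\|^2\,|g(n+2,S_n+1)|^2<\infty.\tag{3}$$

**Step 3: removing the factor $g$.** We show that a.s. $|g(n+2,S_n+1)|\ge\frac12$ for all large $n$. Let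
$$\mathcal A_n=\{|g(n+2,S_n+1)|<\tfrac12\}\in\mathcal F_n,\qquad\mathcal D_n=\{x_{n+1}\ne x_{n+2}\}.$$
On $\mathcal A_n\cap\mathcal D_n$ we have $S_{n+2}=S_n+1$, so $|f_{n+2}|=|g(n+2,S_{n+2})|<\frac12$. Since $|f_n|\to1$, a.s. only finitely many of these events occur. Now $\mathcal A_n\cap\mathcal D_n\in\mathcal F_{n+2}$ and $\mathbf P(\mathcal A_n\cap\mathcal D_n|\mathcal F_n)=2\alpha\bar\alpha1_{\mathcal A_n}$. Conditional Borel–Cantelli, applied to even $n$ with filtration $(\mathcal F_{2m})$ and to odd $n$ with $(\mathcal F_{2m+1})$, gives $\sum_n1_{\mathcal A_n}<\infty$ a.s.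

So (3) yields $\sum_n\|\theta\binom n{S_n}\|^2<\infty$ a.s., contradicting Theorem 2. Hence $1$ is the only eigenvalue, its eigenfunctions are constant, and Theorem 1 follows from Theorem 2. $\blacksquare$

**Remark (not needed below).** Let $\nu$ be an ergodic $T$-invariant probability measure carried by the sequences that are not eventually constant. All cylinders of one stack have equal $\nu$-measure, so the digits are exchangeable under $\nu$, and by de Finetti's theorem $\nu$ is a mixture of measures $\mu_\alpha$, $0\le\alpha\le1$. The limit of $S_n/n$ is $T$-invariant, hence $\nu$-a.s. constant, so $\nu$ is a single $\mu_\alpha$; $\alpha=0,1$ are excluded by the assumption. So Theorem 1 covers all such measures.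

## 4. Rational $\theta$ and paths that stop

**Rational $\theta$.** Let $\theta=a/q$ in lowest terms, $q\ge2$, and let $p$ be a prime dividing $q$. For $n=p^m-1$ all base-$p$ digits of $n$ are $p-1$, so by Lucas $p\nmid\binom nk$ for every $0\le k\le n$. Hence $q\nmid\binom nk$, and $\|\theta\binom nk\|\ge1/q$. The series in Theorem 2 has infinitely many terms $\ge q^{-2}$ along every path. So Theorem 2 holds for rational $\theta$. We will meet this trick again in the last section.

**Paths that stop.** Suppose $S_n=k$ for all large $n$ and $\|\theta\binom nk\|\to0$. Since $\binom{n+1}k-\binom nk=\binom n{k-1}$, also $\|\theta\binom n{k-1}\|\to0$. Repeating, $\|\theta\binom n0\|=\|\theta\|\to0$, so $\theta\in\mathbb Z$. This argument uses differences along a fixed column. A $\mu_\alpha$-typical path leaves every column, and we must do something two-dimensional.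

## 5. Pascal's recursion for small residues, and a wave that satisfies it

For $0\le k\le n$ let $u(n,k)\in[-\frac12,\frac12)$ be the number with $u(n,k)\equiv\theta\binom nk\pmod 1$. So $|u(n,k)|=\|\theta\binom nk\|$. Call the points of
$$\mathcal E=\{(n,k):|u(n,k)|\ge\tfrac1{10}\}$$
*bad*. The following is the basic observation: if $(n,k),(n,k+1),(n+1,k+1)\notin\mathcal E$, then
$$u(n+1,k+1)=u(n,k)+u(n,k+1).\tag{4}$$
Indeed the difference of the two sides is an integer of absolute value $<\frac3{10}$.

**A sensible first attempt.** Suppose the series converges. Then $u$ is small along the random path. Since the path is random, one hopes that $u$ is small in a whole region around it. There $u$ satisfies (4) exactly, as a real function. The obvious solutions of (4), the multiples $\tau\binom nk$, grow exponentially in the bulk, so a small solution should be essentially $0$.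

The argument stops exactly here, because (4) has other bounded solutions. For any $\epsilon>0$,
$$u(n,k)=\epsilon\cos\frac{\pi(2k-n)}3\tag{5}$$
satisfies (4): with $a=2k-n$, we have $\cos\frac{\pi a}3+\cos\frac{\pi(a+2)}3=2\cos\frac\pi3\cos\frac{\pi(a+1)}3=\cos\frac{\pi(a+1)}3$. This wave is as small as we like on the whole plane. Smallness and (4) together give no contradiction. Note also that $(-1)^n\cos\frac{\pi(2k-n)}3=\cos\frac{2\pi(n+k)}3$, so up to the sign $(-1)^n$ the wave depends only on $n+k$ modulo $3$. This sign and this modulus will return.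

What we have not used is arithmetic: $u$ is congruent to $\theta\binom nk$, with the same $\theta$ everywhere.

## 6. The integer defect $w$

Put
$$w(n,k)=(k+1)\,u(n,k+1)-(n-k)\,u(n,k)\qquad(0\le k<n).\tag{6}$$
Since $(k+1)\binom n{k+1}=(n-k)\binom nk$, $w(n,k)=0$ says exactly that $u(n,k),u(n,k+1)$ are proportional to $\binom nk,\binom n{k+1}$. So $w$ measures how far $u$ is from a multiple of the binomial row. It has three properties.

**Lemma 3.**

(a) $w(n,k)\in\mathbb Z$. If $d\mid n+1$ and $d\mid k+1$, then $d\mid w(n,k)$.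

(b) If none of $(n,k),(n,k+1),(n,k+2),(n+1,k+1),(n+1,k+2)$ is bad, then
$$w(n+1,k+1)=w(n,k)+w(n,k+1).\tag{7}$$

(c) Let $\tilde w(n,k)=(-1)^nw(n,k)$ and $v_1=(2,1)$, $v_2=(-1,1)$, $v_3=(-1,-2)$, so $v_1+v_2+v_3=0$. If no point within distance $10$ of $z$ is bad (and all these points lie in $0<k<n$), then
$$\tilde w(z)=\tfrac13\big(\tilde w(z+v_1)+\tilde w(z+v_2)+\tilde w(z+v_3)\big).\tag{8}$$

*Proof of (a).* Write $k+1=ds$, $n+1=dt$, so $n-k=d(t-s)$. Dividing $(k+1)\binom n{k+1}=(n-k)\binom nk$ by $d$ gives $s\binom n{k+1}=(t-s)\binom nk$. Multiply by $\theta$ and reduce mod $1$: $s\,u(n,k+1)-(t-s)u(n,k)\in\mathbb Z$. And $w(n,k)$ is $d$ times this integer. The case $d=1$ is integrality.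

*Proof of (b).* By (6), $w(n+1,k+1)=(k+2)u(n+1,k+2)-(n-k)u(n+1,k+1)$. By (4), used twice, this is
$$(k+2)\big(u(n,k+1)+u(n,k+2)\big)-(n-k)\big(u(n,k)+u(n,k+1)\big).$$
The right side of (7) is
$$(k+1)u(n,k+1)-(n-k)u(n,k)+(k+2)u(n,k+2)-(n-k-1)u(n,k+1).$$
In both, $u(n,k+1)$ has coefficient $2k+2-n$, $u(n,k)$ has $-(n-k)$, and $u(n,k+2)$ has $k+2$. The five points are exactly those at which $u$ occurs in the three values of $w$.

*Proof of (c).* Write $z=(n+1,k+2)$. Iterating (7) three times,
$$w(n+3,k+3)=w(n,k)+3w(n,k+1)+3w(n,k+2)+w(n,k+3),$$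
and $w(n+1,k+2)=w(n,k+1)+w(n,k+2)$. So
$$3w(n+1,k+2)=w(n+3,k+3)-w(n,k+3)-w(n,k).$$
Here $(n+3,k+3)=z+v_1$, $(n,k+3)=z+v_2$, $(n,k)=z+v_3$. Multiply by $(-1)^{n+1}$: the first term on the right keeps its sign, the other two change it, and (8) results. All $u$-points used lie in rows $n,\dots,n+3$ and columns $k,\dots,k+4$, within distance $10$ of $z$. $\square$

**Example.** Take $\theta=\frac14$, $n=5$. The row $1,5,10,10,5,1$ gives $u=\frac14,\frac14,-\frac12,-\frac12,\frac14,\frac14$, and
$$w(5,0)=-1,\quad w(5,1)=-2,\quad w(5,2)=0,\quad w(5,3)=2,\quad w(5,4)=1.$$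
Here $n+1=6$, and indeed $2\mid w(5,1)$, $3\mid w(5,2)$, $2\mid w(5,3)$.

**What $w$ does to the waves.** For the wave (5), $\tilde w=\epsilon\big[(k+1)\cos\frac{2\pi(n+k+1)}3-(n-k)\cos\frac{2\pi(n+k)}3\big]$. On the points with $n+k\equiv0\pmod3$ the step $v_1$ changes $\tilde w$ by $\epsilon(-\frac12-1)=-\frac32\epsilon$. For $0<\epsilon<\frac23$ this is not an integer, so (5) contradicts (a). On the other hand $w$ itself could be a wave: for an integer $\gamma$,
$$w(n,k)=2\gamma\cos\frac{\pi(2k-n)}3\in\{\pm\gamma,\pm2\gamma\}$$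
is integral and satisfies (7). It is ruled out, for $\gamma\ne0$, by the divisibility in (a) at a point where $d\mid n+1$, $d\mid k+1$ for some $d>2|\gamma|$. The proof follows this pattern: analysis shows that $w$ is such a wave, then divisibility shows that it vanishes.

**The plan for Theorem 2.** Assume the series converges with positive probability. We find a large scale $N$ and a square of side about $\sqrt N$ where $\sum u^2$ is tiny, so that $\sum w^2$ is at most a tiny multiple of $N^2$. Property (8) says that $\tilde w$ is harmonic for a finite-range walk with mean zero, and each discrete derivative then gains a factor $1/N$ in the sum of squares. After two derivatives we have integers whose squares sum to less than $1$, so they vanish. This and divisibility give $w=0$ in the square. Then $w=0$ is propagated along a path up to row $3N$, and $w=0$ forces $\theta$ to be within $1/(6N)$ of an integer.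

## 7. A scale with little energy, and a tube without bad points

Suppose Theorem 2 fails: $\theta\notin\mathbb Z$ and $Z:=\sum_nu(n,S_n)^2<\infty$ with positive probability. A finite permutation of digits changes only finitely many $S_n$, so $\{Z<\infty\}$ is permutation invariant, and $Z<\infty$ a.s. by Hewitt–Savage.

**Step 1: a bounded submartingale.** We convert the a.s. convergence into quantitative bounds. For $0\le k\le n$ let
$$h(n,k)=\mathbf E\Big[\exp\Big(-\sum_{m\ge n}u(m,S_m)^2\Big)\,\Big|\,S_n=k\Big]\in[0,1],\qquad h_n=h(n,S_n).$$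
By the Markov property and Lévy's theorem
$$\mathbf E(e^{-Z}|\mathcal F_n)=e^{-\sum_{m<n}u(m,S_m)^2}h_n\to e^{-Z}>0\quad\text{a.s.},$$
and the exponential factor also tends to $e^{-Z}$, so $h_n\to1$ a.s. Splitting off the term $m=n$, $\mathbf E(h_{n+1}|\mathcal F_n)=e^{u(n,S_n)^2}h_n\ge(1+u(n,S_n)^2)h_n$. Expanding $h_{n+1}^2=h_n^2+2h_n(h_{n+1}-h_n)+(h_{n+1}-h_n)^2$,
$$\mathbf E(h_{n+1}^2|\mathcal F_n)-h_n^2\ \ge\ \mathbf E\big((h_{n+1}-h_n)^2|\mathcal F_n\big)+2u(n,S_n)^2h_n^2.\tag{9}$$

**Step 2: the scale.** We choose $N$ where almost no energy is spent. For $N=4^j$ put $\varepsilon_j=\mathbf E(h_{4N}^2-h_N^2)\ge0$. The sum over $j$ telescopes and is at most $1$, so $\liminf j\varepsilon_j=0$ (otherwise $\varepsilon_j\ge c'/j$ eventually for some $c'>0$). Fix an infinite set $\mathcal J$ of $j$ with $j\varepsilon_j\to0$ along $\mathcal J$. From now on $j\in\mathcal J$ is large, $N=4^j$, and $\rho=2^j=\sqrt N$. The factor $j\approx\log N$ will pay for a tube of width of order $\log N$.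

**Step 3: the starting point.** We condition on a good position at time $N$. Let $\varepsilon'(k)=\mathbf E(h_{4N}^2-h_N^2|S_N=k)\ge0$. By Chebyshev $\mathbf P(|S_N-\alpha N|>\rho)\le\alpha\bar\alpha\le\frac14$; by Markov $\mathbf P(\varepsilon'(S_N)>4\varepsilon_j)\le\frac14$; and $\mathbf P(h_N<0.9)\to0$. The sum is less than $1$, so there is $k_0$ with
$$|k_0-\alpha N|\le\rho,\qquad h(N,k_0)\ge0.9,\qquad\varepsilon':=\varepsilon'(k_0)\le4\varepsilon_j,\quad\text{so }j\varepsilon'\to0.\tag{10}$$
Let $\mathbf P_0,\mathbf E_0$ be conditional on $S_N=k_0$. Summing (9) over $N\le n<4N$,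
$$\mathbf E_0\sum_{n=N}^{4N-1}2u(n,S_n)^2h_n^2\le\varepsilon',\qquad\mathbf E_0\sum_{n=N}^{4N-1}(h_{n+1}-h_n)^2\le\varepsilon'.\tag{11}$$

**Step 4: the path itself is good.** Let $\mathcal H=\{(n,k):h(n,k)<\frac12\}$. We show
$$\mathbf P_0\big((n,S_n)\in\mathcal E\cup\mathcal H\text{ for some }n\in[N,3N]\big)\le207\,\varepsilon'.\tag{12}$$
Write the Doob decomposition $h_n=h_N+Y_n+A_n$ for $n\ge N$, with $Y$ a martingale, $Y_N=0$, and $A_n\ge0$ since $h_n$ is a submartingale. By (11), $\mathbf E_0Y_{3N}^2\le\sum\mathbf E_0(h_{n+1}-h_n)^2\le\varepsilon'$, because the conditional variance of an increment is at most its conditional second moment. If $h_n<\frac12$, then $Y_n\le h_n-h_N\le-0.4$. By Kolmogorov this happens for some $n\le3N$ with probability at most $\varepsilon'/0.16\le7\varepsilon'$. If $(n,S_n)\in\mathcal E$ and $h_n\ge\frac12$, then $2u(n,S_n)^2h_n^2\ge2\cdot\frac1{100}\cdot\frac14=\frac1{200}$. By (11) and Markov this happens for some $n$ with probability at most $200\varepsilon'$.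

**Step 5: a tube around the path.** Inequality (12) speaks only about points on the path, while (4) and (7) need neighbors. We thicken the path by comparing the walk with its shifts. Let
$$d=\lceil3\log N\rceil,\qquad L=R_0=3d,\qquad R=8d=O(j),\qquad M=\lfloor N/10\rfloor,\qquad N_1=N+M$$
(natural logarithm; then $(3/2)^d\ge N^{3\log 1.5}>N$ since $3\log1.5>1$). The tube of a path is
$$\mathcal T=\{(n,k):N_1\le n\le3N,\ |k-S_n|\le R\}.$$
For $n\ge N$ we have $S_n\ge k_0$ and $n-S_n\ge N-k_0$, and $k_0,N-k_0\ge cN$. So for large $j$ the tube lies in $0<k<n$, at distance at least $10$ from its boundary.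

**Lemma 4.** $\mathbf P_0(\mathcal T\cap\mathcal E\ne\emptyset)\to0$ as $j\to\infty$ in $\mathcal J$.

*Proof.* Let $b(i)=\binom Mi\alpha^i\bar\alpha^{M-i}$ (zero unless $0\le i\le M$), the probability of $S_{N_1}=k_0+i$ under $\mathbf P_0$. Let $\chi(i)$ be the probability that the walk started at $(N_1,k_0+i)$ meets $\mathcal E$ at a time in $[N_1,3N]$. After time $N_1$ the shifted path $S_n+s$ is a walk started at $k_0+i+s$, so for $|s|\le R$
$$\mathbf P_0\big(\exists n\in[N_1,3N]:(n,S_n+s)\in\mathcal E\big)=\sum_ib(i)\chi(i+s)=\sum_ib(i-s)\chi(i).$$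
We compare $b(i-s)$ with $b(i)$. Let $y=\min(\alpha,\bar\alpha)M/(10R)$. For large $j$, $y\ge2R$ and $y+R<\min(\alpha,\bar\alpha)M$. For $\alpha M-y-R\le i'\le\alpha M+y$,
$$\frac{b(i'-1)}{b(i')}=\frac{i'\,\bar\alpha}{(M-i'+1)\,\alpha}\le\frac{1+\frac y{\alpha M}}{1-\frac y{\bar\alpha M}}\le\frac{1+\frac1{10R}}{1-\frac1{10R}}\le1+\frac1{2R}.$$
The last step is $\frac{1+x}{1-x}=1+\frac{2x}{1-x}\le1+5x$ with $x=\frac1{10R}$. In the same way, for $\alpha M-y\le i'\le\alpha M+y+R$,
$$\frac{b(i'+1)}{b(i')}=\frac{(M-i')\alpha}{(i'+1)\bar\alpha}\le\frac{1+\frac y{\bar\alpha M}}{1-\frac y{\alpha M}}\le1+\frac1{2R}.$$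
Taking $|s|\le R$ steps from $i$ to $i-s$: if $|i-\alpha M|\le y$, then $b(i-s)\le(1+\frac1{2R})^Rb(i)\le e^{1/2}b(i)\le2b(i)$. The other $i$ contribute little. By Hoeffding and $y-R\ge y/2$,
$$\sum_{|i-\alpha M|>y}b(i-s)\le\mathbf P(|S_M-\alpha M|>y-R)\le2e^{-2(y-R)^2/M}\le2e^{-y^2/(2M)}.$$
By (12), $\sum_ib(i)\chi(i)\le207\varepsilon'$. So each shift $s$ has probability at most $414\varepsilon'+2e^{-y^2/(2M)}$, and summing over $|s|\le R$,
$$\mathbf P_0(\mathcal T\cap\mathcal E\ne\emptyset)\le(2R+1)\big(414\varepsilon'+2e^{-y^2/(2M)}\big)\to0,$$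
because $R=O(j)$, $j\varepsilon'\to0$, and $y^2/M\ge cN/R^2$. $\square$

## 8. A slab of side $\sqrt N$ with tiny $\sum u^2$

A tube of logarithmic width is too thin for the analysis of $w$. We need one region of side of order $\rho=\sqrt N$ with no bad point at all. Such regions are visited so evenly by the walk that a bad point in many of them would be hit.

Let $t_i=\lceil1.2N\rceil+i\rho$ for $0\le i<I:=\lfloor\rho/5\rfloor-1$. Slab $i$ is
$$\{(n,k)\in\mathbb Z^2:t_i\le n\le t_i+\rho-1,\ |k-\alpha n|\le4\rho\}.$$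
All rows of all slabs lie in $[1.2N,1.4N]$, the slabs are disjoint, and for large $j$ they lie well inside $0<k<n$.

**Step 1: every slab point has probability of order $1/\rho$.** The local limit theorem states
$$\sup_i\Big|\sqrt r\,\mathbf P(S_r=i)-\tfrac1{\sqrt{2\pi\alpha\bar\alpha}}e^{-(i-\alpha r)^2/(2\alpha\bar\alpha r)}\Big|\to0\qquad(r\to\infty).$$
Under $\mathbf P_0$, $S_m-k_0$ is distributed as $S_{m-N}$. If $1.2N\le m\le1.4N$ and $|\kappa-\alpha m|\le4\rho$, then $r=m-N\in[0.2\rho^2,0.4\rho^2]$ and by (10) $|\kappa-k_0-\alpha r|\le5\rho$, so the Gaussian term is bounded below. Hence for large $j$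
$$\mathbf P_0(S_m=\kappa)\ge\frac{c_1}\rho,\qquad\text{and}\qquad\sup_\kappa\mathbf P(S_r=\kappa)\le C_1r^{-1/2}\quad(r\ge1).\tag{13}$$

**Step 2: most slabs are clean.** Call a slab *clean* if it contains no point of $\mathcal E\cup\mathcal H$. We bound the set $J$ of indices of non-clean slabs by a second-moment argument. Suppose $J\ne\emptyset$. In each non-clean slab choose a point $(m_i,\kappa_i)\in\mathcal E\cup\mathcal H$. Let $J'\subset J$ consist of the indices of one parity, with $|J'|\ge|J|/2$. For $i<i'$ in $J'$ we have $i'-i\ge2$, so $m_{i'}-m_i\ge(i'-i-1)\rho\ge(i'-i)\rho/2$. Let $V=\sum_{i\in J'}1[S_{m_i}=\kappa_i]$. By (13), $\mathbf E_0V\ge c_1|J|/(2\rho)$. By the Markov property and (13),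
$$\mathbf E_0V^2\le\mathbf E_0V+2\sum_{i\in J'}\mathbf P_0(S_{m_i}=\kappa_i)\sum_{r=1}^{\rho}C_1(r\rho/2)^{-1/2}\le C_2\,\mathbf E_0V,$$
since $\sum_{r\le\rho}r^{-1/2}\le2\sqrt\rho$. By Cauchy–Schwarz, $\mathbf P_0(V>0)\ge(\mathbf E_0V)^2/\mathbf E_0V^2\ge\mathbf E_0V/C_2\ge c|J|/\rho$. But $V>0$ is contained in the event of (12), so $|J|\le C\varepsilon'\rho$. As $\varepsilon'\to0$ and $I\ge\rho/5-2$, at least $\rho/10$ slabs are clean.

**Step 3: one slab with tiny energy.** In clean slabs $h\ge\frac12$, so the first bound in (11) and (13) give $\frac{c_1}\rho\cdot2\cdot\frac14\sum u(n,k)^2\le\varepsilon'$, the sum being over all points of all clean slabs. So this sum is at most $C\rho\varepsilon'$, and one of the at least $\rho/10$ clean slabs, call it $Q$, with first row $t$, satisfies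
$$Q\cap\mathcal E=\emptyset,\qquad\sum_{(n,k)\in Q}u(n,k)^2\le C\varepsilon'.\tag{14}$$

## 9. $w$ vanishes in the middle of the slab

For $0<\beta<\frac12$ let
$$\hat Q_\beta=\{(x,y)\in\mathbb R^2:t+\beta\rho\le x\le t+(1-\beta)\rho,\ |y-\alpha x|\le(4-\beta)\rho\},\qquad Q_\beta=\hat Q_\beta\cap\mathbb Z^2.$$
$\hat Q_\beta$ is convex. For fixed $\beta<\beta'$ and large $j$, all lattice points within distance $20$ of $\hat Q_{\beta'}$ lie in $Q_\beta$, and those within distance $20$ of $\hat Q_\beta$ lie in $Q$: a move of length at most $20$ changes $n$ by at most $20$ and $k-\alpha n$ by at most $40$, while the margins are of order $\rho$. Write $Q_\beta^+$ for the lattice points within distance $10$ of $Q_\beta$, and $Q'=\{(n,k):(n,k),(n,k+1)\in Q\}$. Then $Q^+_\beta\subset Q'$.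

On $Q'$ we have $|w(n,k)|\le2N(|u(n,k)|+|u(n,k+1)|)$ because $n\le1.4N$. So by (14)
$$\sum_{Q'}w^2\le CN^2\varepsilon'.\tag{15}$$
By Lemma 3(c), $\tilde w$ has the mean value property (8) at every $z\in Q_{0.1}$. Put $\nabla_iF(z)=F(z+v_i)-F(z)$.

**Step 1: each derivative gains $1/N$.** This is a discrete Caccioppoli inequality. It rests on $v_1+v_2+v_3=0$.

**Lemma 5.** Let $0<\beta<\beta'<\frac12$ be fixed and $j$ large. If $F$ is a real function on $Q_\beta^+$ with $F(z)=\frac13\sum_iF(z+v_i)$ for $z\in Q_\beta$, then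
$$\sum_i\sum_{z\in Q_{\beta'}}|\nabla_iF(z)|^2\le\frac CN\sum_{z\in Q_\beta^+}F(z)^2.$$

*Proof.* Let $\phi,\psi:\mathbb R\to[0,1]$ be fixed $C^\infty$ functions with $\phi=1$ on $[\beta',1-\beta']$, $\operatorname{supp}\phi\subset[\beta,1-\beta]$, $\psi=1$ on $[-(4-\beta'),4-\beta']$, $\operatorname{supp}\psi\subset[-(4-\beta),4-\beta]$. Let $G(x,y)=\phi(x)\psi(y)$ and
$$\eta(n,k)=G(p),\qquad p=p(n,k)=\Big(\frac{n-t}\rho,\frac{k-\alpha n}\rho\Big).$$
Then $\eta=1$ on $Q_{\beta'}$ and $\eta=0$ off $Q_\beta$. For $z\in Q_\beta$ we have $\sum_i\nabla_iF(z)=0$, so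
$$\sum_i\big(F(z+v_i)^2-F(z)^2\big)=\sum_i|\nabla_iF(z)|^2+2F(z)\sum_i\nabla_iF(z)=\sum_i|\nabla_iF(z)|^2.$$
Multiply by $\frac13\eta(z)$ and sum over $z$ (all sums are finite). Shifting $z+v_i$ to $z$,
$$\sum_z\eta(z)\,\tfrac13\sum_i|\nabla_iF(z)|^2=\sum_zF(z)^2\cdot\tfrac13\sum_i\big(\eta(z-v_i)-\eta(z)\big).$$
The last inner sum vanishes unless $z\in Q_\beta^+$. Let $\ell(n,k)=(n,k-\alpha n)$, a linear map. By Taylor's formula
$$\eta(z-v_i)-\eta(z)=G\big(p-\rho^{-1}\ell(v_i)\big)-G(p)=-\rho^{-1}DG(p)\,\ell(v_i)+O(\rho^{-2}),$$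
with a constant depending only on $\sup\|D^2G\|$ and the $|\ell(v_i)|$. Since $\sum_i\ell(v_i)=\ell(v_1+v_2+v_3)=0$, the first-order terms cancel in the sum over $i$, and $O(\rho^{-2})=O(1/N)$ remains. The left side is at least $\frac13\sum_i\sum_{Q_{\beta'}}|\nabla_iF|^2$. $\square$

**Step 2: second derivatives vanish.** We apply Lemma 5 twice and then use integrality. First take $F=\tilde w$, $\beta=0.1$, $\beta'=0.2$. Then take $F=\nabla_i\tilde w$ with $\beta=0.3$, $\beta'=0.4$: it has the mean value property on $Q_{0.3}$ because $z$ and $z+v_i$ lie in $Q_{0.1}$, and $Q_{0.3}^+\subset Q_{0.2}$. With (15),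
$$\sum_{Q_{0.2}}|\nabla_i\tilde w|^2\le CN\varepsilon',\qquad\sum_{Q_{0.4}}|\nabla_l\nabla_i\tilde w|^2\le C\varepsilon'.\tag{16}$$
For large $j$ the second bound is less than $1$. The summands are squares of integers, so $\nabla_l\nabla_i\tilde w=0$ on $Q_{0.4}$ for all $i,l$.

**Step 3: moving inside a class.** We want to integrate these equations, but steps $v_i$ do not reach all lattice points. Let $\Lambda=\mathbb Zv_1+\mathbb Zv_2$. The determinant of $v_1,v_2$ is $3$, so $\Lambda$ has index $3$. It contains $v_3=-v_1-v_2$, and $(3,0)=v_1-v_2$, $(0,3)=v_2-v_3$, so $3\mathbb Z^2\subset\Lambda$. (In fact $\Lambda=\{(n,k):3\mid n+k\}$, as this lattice contains $v_1,v_2$ and has index $3$.) Call the cosets of $\Lambda$ *classes*.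

**Lemma 6.** Let $0.4\le\beta<\beta'<\frac12$ be fixed and $j$ large. If $p,q\in Q_{\beta'}$ are in one class, there is a sequence $p=z_0,\dots,z_m=q$ in $Q_\beta$ with all $z_{s+1}-z_s\in\{\pm v_1,\pm v_2\}$. Consequently, if $\nabla_1F=\nabla_2F=0$ on $Q_\beta$, then $F(p)=F(q)$.

*Proof.* Let $q-p=\sigma av_1+\tau bv_2$ with integers $a,b\ge0$ and signs $\sigma,\tau$, and $m=a+b$; assume $m>0$. Put $e_s=\lfloor sa/m\rfloor$ and $z_s=p+\sigma e_sv_1+\tau(s-e_s)v_2$. Since $e_{s+1}-e_s\in\{0,1\}$, consecutive points differ by $\sigma v_1$ or $\tau v_2$, and $z_m=q$. As $s-\frac{sa}m=\frac{sb}m$, $z_s$ differs from the point $p+\frac sm(q-p)$ by $(\frac{sa}m-e_s)(-\sigma v_1+\tau v_2)$, of length at most $|v_1|+|v_2|=\sqrt5+\sqrt2<4$. That point is in $\hat Q_{\beta'}$ by convexity, so $z_s\in Q_\beta$. Finally $F(z_{s+1})-F(z_s)$ is $\pm\nabla_1F$ or $\pm\nabla_2F$ at $z_s$ or $z_{s+1}$, hence $0$. $\square$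

**Step 4: $\tilde w$ is constant on classes.** We integrate twice. By Lemma 6 with $F=\nabla_i\tilde w$, $\beta=0.4$, $\beta'=0.41$, the function $\nabla_i\tilde w$ equals an integer constant $D$ on each class in $Q_{0.41}$. Each class contains a coset of $3\mathbb Z^2$, so it has at least $cN$ points in $Q_{0.41}$. By (16), $cND^2\le CN\varepsilon'$, so $D=0$ for large $j$. By Lemma 6 with $F=\tilde w$, $\beta=0.41$, $\beta'=0.42$, $\tilde w$ equals an integer constant $\gamma$ on each class in $Q_{0.42}$. By (15), $cN\gamma^2\le CN^2\varepsilon'$, so for large $j$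
$$|\gamma|\le C\sqrt{\varepsilon'}\,\rho<\rho/40.$$
This is as far as analysis can go: the integral waves of Section 6 are of this form.

**Step 5: divisibility kills the constants.** Choose an integer $d_0\in[\rho/40,\rho/30]$ not divisible by $3$. In $Q_{0.42}$ the rows are all integers of an interval of length $0.16\rho>3d_0$, and in each row $k$ ranges over all integers of an interval of length $7.16\rho>3d_0$. Each class contains a coset of $3\mathbb Z^2$, that is, all $(n,k)$ with prescribed residues modulo $3$. By the Chinese remainder theorem for the moduli $3$ and $d_0$, each class contains a point $(n,k)\in Q_{0.42}$ with $n\equiv k\equiv-1\pmod{d_0}$. By Lemma 3(a), $d_0\mid w(n,k)=\pm\gamma$. But $|\gamma|<\rho/40\le d_0$, so $\gamma=0$. Therefore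
$$w=0\quad\text{on }Q_{0.42}.\tag{17}$$

## 10. Propagating $w=0$ along the tube

**Step 1: fixing a path.** We need one path with a clean tube that passes through the middle of $Q$. Let $t^*=t+\lceil0.45\rho\rceil\in[1.2N,1.4N]$. Under $\mathbf P_0$, $S_{t^*}-\alpha t^*$ has mean $k_0-\alpha N$, of absolute value at most $\rho$, and variance $\alpha\bar\alpha(t^*-N)\le0.1N$. So $\mathbf P_0(|S_{t^*}-\alpha t^*|>3\rho)\le0.1N/(2\rho)^2\le0.03$. Together with Lemma 4, for large $j\in\mathcal J$ there is a path $(S_n)_{N\le n\le3N}$ from $(N,k_0)$ with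
$$\mathcal T\cap\mathcal E=\emptyset,\qquad|S_{t^*}-\alpha t^*|\le3\rho.$$
Fix it. The recursion (7) holds whenever its five $u$-points lie in $\mathcal T$. If $(n,k),(n,k+1)\in\mathcal T$, then $|w(n,k)|\le\frac{(k+1)+(n-k)}{10}=\frac{n+1}{10}\le N$.

**Step 2: a continuation lemma.** The recursion alone does not determine $w$ just outside the zone where it is known to vanish. The next lemma recovers it from integrality and the bound $N$, at the price of logarithmic width.

**Lemma 7.** Let $N,d\ge1$ with $(3/2)^d>N$ and $b-a\ge3d$. Let $w$ be integer valued with $|w|\le N$ on rows $a\le n\le b$ and columns $\kappa\le k\le\kappa+d+1$, satisfying $w(n+1,k+1)=w(n,k)+w(n,k+1)$ there. If $w(n,\kappa)=0$ for $a\le n\le b-1$, then $w(n,\kappa+1)=0$ for $a\le n\le b$.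

*Proof.* Let $\varphi_l(i)=w(a+i,\kappa+l)$, $0\le i\le b-a$. The recursion says $\varphi_{l+1}(i+1)-\varphi_{l+1}(i)=\varphi_l(i)$ for $0\le i<b-a$. As $\varphi_0=0$ there, $\varphi_1\equiv x$ is constant. Inductively $\varphi_{l+1}$ agrees on $\{0,\dots,b-a\}$ with a polynomial of degree $\le l$ whose coefficient of $i^l$ is $x/l!$. Take $l=d$. The $d$-th difference with step $3$ at $0$ multiplies the coefficient of $i^d$ by $3^dd!$ and kills lower terms, so
$$3^dx=\sum_{i=0}^d(-1)^{d-i}\binom di\varphi_{d+1}(3i),$$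
whose absolute value is at most $2^dN$. Hence $|x|\le(2/3)^dN<1$, and $x=0$. $\square$

For $N=d=1$, $b-a=3$, this reads: $\varphi_2(3)-\varphi_2(0)=3x$ and $|3x|\le2$, so $x=0$. The step matters: step $1$ would only give $|x|\le2^dN$, and step $2$ only $|x|\le N$.

**Step 3: the propagation.** We prove

**Lemma 8.** $w(n,k)=0$ for all $t^*\le n\le3N$ and $|k-S_n|\le R_0$.

*Proof.* *Start.* For rows $t^*\le n\le t^*+L$ we have $|k-\alpha n|\le3\rho+L+R_0\le3.5\rho$ (from $t^*$ to $n$ the quantity $S_n-\alpha n$ changes by at most $L$), and $L=O(\log N)$. So these points lie in $Q_{0.42}$, and (17) applies.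

*Induction.* Let $t^*+L\le m<3N$ and suppose the claim holds for rows $m-L,\dots,m$. By (7), $w(m+1,k)=w(m,k-1)+w(m,k)=0$ for $S_m-R_0+1\le k\le S_m+R_0$. One value is missing, at one end or the other.

*Case $S_{m+1}=S_m+1$.* Only $k=K:=S_m+R_0+1$ is missing. Let $\kappa=S_{m-L}+R_0\le K-1$. For $m-L\le n\le m$ we have $S_{m-L}\le S_n\le S_{m-L}+L$ and $L=R_0$, so $S_n\le\kappa\le S_n+R_0$ and $w(n,\kappa)=0$. Apply Lemma 7 with $a=m-L$, $b=m+1$ (so $b-a=3d+1$), successively to the columns $\kappa,\kappa+1,\dots,K-1$ in the role of $\kappa$; each application supplies the hypothesis of the next. The last one gives $w(m+1,K)=0$.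

We must check that everything used is in the tube. The values of $w$ used lie in columns $\kappa$ to $K+d$, so the $u$-points lie in columns $\kappa$ to $K+d+1$, in rows $n\in[m-L,m+1]$. In such a row $S_n\le S_{m-L}+L+1$, so $\kappa\ge S_n-1$. And $S_m\le S_n+L$, so
$$K+d+1=S_m+R_0+d+2\le S_n+L+R_0+d+2=S_n+7d+2\le S_n+R.$$
So they lie in $\mathcal T$. There $w$ is an integer by Lemma 3(a), $|w|\le N$, and (7) holds.

*Case $S_{m+1}=S_m$.* Only $k=S_m-R_0$ is missing. We reflect. Put $w^*(n,k)=w(n,n-k)$ and $S_n^*=n-S_n$. Then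
$$w^*(n+1,k+1)=w(n+1,n-k)=w(n,n-k-1)+w(n,n-k)=w^*(n,k+1)+w^*(n,k),$$
so $w^*$ satisfies the same recursion wherever (7) holds for $w$. Also $S^*$ has steps $0,1$, $S^*_{m+1}=S^*_m+1$, and $w^*(n,k)=0$ for $|k-S_n^*|\le R_0$, $m-L\le n\le m$. The argument of the first case, with $\kappa^*=S^*_{m-L}+R_0$ and $K^*=S^*_m+R_0+1$, gives $w^*(m+1,K^*)=0$, which is $w(m+1,S_m-R_0)=0$. The values $w^*(n,k)$ used have $S_n^*-1\le k\le K^*+d\le S_n^*+L+R_0+d+1=S_n^*+7d+1$. Since $w^*(n,k)$ involves $u(n,n-k)$ and $u(n,n-k+1)$, the $u$-points used lie in columns from $S_n-7d-1\ge S_n-R$ to $S_n+2$, hence in $\mathcal T$. $\square$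

## 11. One multiple of Pascal's triangle, and Lucas' theorem

**Step 1: $u$ is a multiple of the binomial coefficients near the path.** By Lemma 8 and (6), for $t^*\le n\le3N$ and $|k-S_n|\le R_0$ we have $(k+1)u(n,k+1)=(n-k)u(n,k)$. The numbers $\binom nk\ne0$ satisfy the same relation. So there is a real $\tau_n$ with
$$u(n,k)=\tau_n\binom nk\qquad(S_n-R_0\le k\le S_n+R_0+1).$$
The factor does not depend on $n$. For $n<3N$, by (4),
$$u(n+1,S_n+1)=u(n,S_n)+u(n,S_n+1)=\tau_n\binom{n+1}{S_n+1}.$$
Since $S_{n+1}\in\{S_n,S_n+1\}$, the column $S_n+1$ is $S_{n+1}$ or $S_{n+1}+1$, so the left side is also $\tau_{n+1}\binom{n+1}{S_n+1}$. Thus $\tau_{n+1}=\tau_n$, and all $\tau_n$ equal one number $\tau$. With $\xi:=\theta-\tau$,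
$$\xi\binom n{S_n}=\theta\binom n{S_n}-u(n,S_n)\in\mathbb Z\qquad(t^*\le n\le3N).\tag{18}$$

**Step 2: $\xi$ is an integer.** This is the rational case of Section 4, in a finite range. By (18), $\xi=a'/q$ in lowest terms with $q\mid\binom n{S_n}$ for all $n\in[t^*,3N]$. Suppose a prime $p$ divides $q$. Let $p^e$ ($e\ge0$) be the largest power of $p$ with $p^e\le3N+1$, and $a=\lfloor(3N+1)/p^e\rfloor$, so $1\le a\le p-1$. From $ap^e\ge p^e$ and $ap^e>3N+1-p^e$ we get $ap^e>(3N+1)/2$. So $n^*:=ap^e-1$ satisfies, for large $N$,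
$$t^*\le1.4N<n^*\le3N.$$
In base $p$, $n^*$ is the digit $a-1$ followed by $e$ digits $p-1$. So for every $0\le k\le n^*$ each digit of $k$ is at most the corresponding digit of $n^*$, and $p\nmid\binom{n^*}k$ by Lucas. This contradicts $p\mid q\mid\binom{n^*}{S_{n^*}}$. So $q=1$ and $\xi\in\mathbb Z$.

**Step 3: $\theta$ is too close to an integer.** Since $\theta-\tau\in\mathbb Z$, $\|\theta\|\le|\tau|$. Now $1\le k_0\le S_{3N}\le3N-(N-k_0)\le3N-1$, so $\binom{3N}{S_{3N}}\ge3N$ and
$$\|\theta\|\le|\tau|=\frac{|u(3N,S_{3N})|}{\binom{3N}{S_{3N}}}\le\frac{1/2}{3N}=\frac1{6N}.$$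
The number $\tau$ and the path depend on $N$, but $\theta$ does not, and the inequality holds for arbitrarily large $N=4^j$, $j\in\mathcal J$. Hence $\|\theta\|=0$, contradicting $\theta\notin\mathbb Z$. This proves Theorem 2, and with Section 3 it proves Theorem 1: for every $0<\alpha<1$, in particular for Lebesgue measure, the only eigenvalue of $T$ is $1$, and its eigenfunctions are the constants. $\blacksquare$
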